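# Statman's conjectures on hyper-recurrent terms and uniform universal generators

## Two negative guesses, tested on small terms

We work in the untyped $\lambda$-calculus with $\beta$-reduction, with terms taken modulo $\alpha$. Here is the first question. A closed term may have the property that, however you reduce it, you can always reduce back to where you started. Can this hold at once for a closed term and for every closed term convertible to it? The second question is about one single reduction graph. Can a closed term $M$ have a fixed context $C[\,]$ such that $M$ reduces to $C[N]$ for every closed $N$?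

The answer one would first guess is "no", both times. That guess is a conjecture of Statman. We shall see that it is right once and wrong once.

We write $\Lambda^o$ for the set of closed terms, $\twoheadrightarrow$ for multi-step $\beta$-reduction, $=_\beta$ for $\beta$-conversion, and CR for the Church–Rosser theorem: convertible terms have a common reduct. A context $C[\,]$ is a term containing a hole, and $C[N]$ is the result of filling the hole with $N$. We use $\mathsf I=\lambda x.x$, $\mathsf K=\lambda xy.x$, $\mathsf S=\lambda xyz.xz(yz)$, the numerals $\mathsf c_n=\lambda fz.f^nz$, and $\Omega=(\lambda x.xx)(\lambda x.xx)$.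

**Definition.** A term $M$ is *recurrent* if for every $N$, $M\twoheadrightarrow N$ implies $N\twoheadrightarrow M$. A term $M\in\Lambda^o$ is *hyper-recurrent* if every $N\in\Lambda^o$ with $N=_\beta M$ is recurrent. A term $M\in\Lambda^o$ is a *uniform universal generator* if there is a context $C[\,]$ such that $M\twoheadrightarrow C[N]$ for all $N\in\Lambda^o$.

For example, $\Omega$ is recurrent, since it reduces only to itself. The term $\mathsf K\mathsf I\Omega$ is not: it reduces to $\mathsf I$, which does not reduce back.

**Conjecture (Statman).** (i) There are no hyper-recurrent terms. (ii) There are no uniform universal generators.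

Let us test (i). If $M\in\Lambda^o$ has a normal form $M^\circ$, then $(\lambda x.M)\mathsf I=_\beta M$ reduces to $M^\circ$. The term $M^\circ$ reduces only to itself, and it is not $(\lambda x.M)\mathsf I$, which has a redex. So $M$ is not hyper-recurrent. Neither is $\Omega$, since $(\lambda x.\Omega)\mathsf I\to\Omega$ and $\Omega$ reduces only to $\Omega$.

Let us test (ii). If $M$ has only finitely many reducts, their sizes are bounded, while $C[N]$ is at least as large as $N$; so $M$ is not a uniform universal generator. This covers all normal forms and $\Omega$. A case with infinitely many reducts is $\omega_3\omega_3$ with $\omega_3=\lambda x.xxx$. Its reducts are the terms $\omega_3\omega_3\cdots\omega_3$, because the leftmost pair is always the only redex. None of them has $\mathsf I$ as a subterm, so none is of the form $C[\mathsf I]$.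

The tests of (i) suggest a strategy. Let $M$ be hyper-recurrent and $N$ any closed term. Let $x$ be a variable. Then $(\lambda x.M)N=_\beta M$, so $(\lambda x.M)N$ is recurrent; it reduces to $M$, hence $M\twoheadrightarrow(\lambda x.M)N$. As $N$ was arbitrary, $M$ is a uniform universal generator with context $(\lambda x.M)[\,]$. So (ii) implies (i), and a sensible person would set out to prove (ii). This stops for good, because (ii) is false, and false in the most inconvenient way.

**Theorem 1.** There is a closed term $M$ with $M\twoheadrightarrow\mathsf KMN$ for all $N\in\Lambda^o$. So $M$ is a uniform universal generator with $C[\,]=\mathsf KM[\,]$. Moreover this $M$ is recurrent.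

For this $M$ we have $M\twoheadrightarrow\mathsf KMN\to(\lambda x.M)N$ for every closed $N$. So no argument $N$ whatever makes the test term $(\lambda x.M)N$ produce a contradiction. To prove (i) we need test terms of another kind, which really use their argument.

**Theorem 2.** Let $M\in\Lambda^o$ weak-head reduce in $p\ge1$ steps to some $M'$ with $M'\twoheadrightarrow M$. Then there is a finite $E\subset\mathbb N$ such that for all $i\notin E$ and all closed $P$: $M\not\twoheadrightarrow(\lambda v.\,v\mathsf IPv)\mathsf c_i$.

**Theorem 3.** For every $M\in\Lambda^o$ put $N_i:=(\lambda v.\,v\,\mathsf I\,(\lambda x.M)\,v)\,\mathsf c_i$. Then $N_i\twoheadrightarrow M$ for all $i$, and all but finitely many $N_i$ are not recurrent. Hence every $\beta$-class of closed terms contains non-recurrent closed terms, and no hyper-recurrent term exists.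

So conjecture (i) is true and conjecture (ii) is false.

## Weak head reduction and standardization

*Weak head reduction* is $(\lambda x.A)B\vec C\to_{wh}A[x:=B]\vec C$. It is deterministic and closed under substitution, and $Q\to_{wh}Q'$ implies $QX\to_{wh}Q'X$. A *whnf* is a term with no weak head redex: an abstraction, or a variable applied to some (possibly zero) arguments. For example, $\lambda x.\Omega$ is a whnf. The one tool we need says that a reduction can be arranged so that weak head steps come first.

**(Std)** If $Q\twoheadrightarrow R$, there is $Q^*$ with $Q\twoheadrightarrow_{wh}Q^*$ such that: if $R$ is a variable, $Q^*=R$; if $R=\lambda x.R'$, then $Q^*=\lambda x.Q'$ with $Q'\twoheadrightarrow R'$; if $R=R_1R_2$, then $Q^*=Q_1Q_2$ with $Q_1\twoheadrightarrow R_1$ and $Q_2\twoheadrightarrow R_2$.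

**Proof.** Define $Q\mathrel{st}R$ inductively by three clauses. If $Q\twoheadrightarrow_{wh}x$, then $Q\mathrel{st}x$. If $Q\twoheadrightarrow_{wh}\lambda x.Q'$ and $Q'\mathrel{st}R'$, then $Q\mathrel{st}\lambda x.R'$. If $Q\twoheadrightarrow_{wh}Q_1Q_2$ and $Q_l\mathrel{st}R_l$ for $l=1,2$, then $Q\mathrel{st}R_1R_2$. Clearly $st$ is reflexive and contained in $\twoheadrightarrow$, and $Q\twoheadrightarrow_{wh}Q'\mathrel{st}R$ implies $Q\mathrel{st}R$.

*Substitution.* If $Q\mathrel{st}R$ and $A\mathrel{st}B$, then $Q[x:=A]\mathrel{st}R[x:=B]$, by induction on $Q\mathrel{st}R$. If $R=x$, then $Q[x:=A]\twoheadrightarrow_{wh}A\mathrel{st}B$. If $R$ is another variable $y$, then $Q[x:=A]\twoheadrightarrow_{wh}y$. If $R$ is an abstraction or an application, the weak head reduction of $Q$ survives the substitution, and we apply the induction hypothesis to the parts.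

*Absorption.* If $Q\mathrel{st}R\to_\beta R'$, then $Q\mathrel{st}R'$, by induction on $Q\mathrel{st}R$. If the contracted redex lies in an immediate subterm of $R$, use the induction hypothesis. If $R=(\lambda x.R_1)R_2$ and $R'=R_1[x:=R_2]$, then $Q\twoheadrightarrow_{wh}Q_1Q_2$ with $Q_1\twoheadrightarrow_{wh}\lambda x.Q_1'$, $Q_1'\mathrel{st}R_1$ and $Q_2\mathrel{st}R_2$. So $Q\twoheadrightarrow_{wh}(\lambda x.Q_1')Q_2\to_{wh}Q_1'[x:=Q_2]\mathrel{st}R_1[x:=R_2]$.

Starting from $Q\mathrel{st}Q$ and absorbing the steps of $Q\twoheadrightarrow R$ one by one, we get $Q\mathrel{st}R$. Its last clause is (Std), since $st$ is contained in $\twoheadrightarrow$. ∎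

## A counter that can forget its value: Theorem 1

### Normal names for closed terms

To reach every $N$ we need an enumeration of closed terms. For the recurrence of $M$ we want all ingredients to be normal forms, even though most $N$ have none. The next lemma lets a normal form stand for $N$.

**Lemma 1.** For each closed $N$ there is a closed normal form $Q_N$ with $Q_N\mathsf S\mathsf K\twoheadrightarrow N$.

**Proof.** Take two special variables $s,k$ not occurring in $N$. For applicative terms over variables (including $s,k$) and a variable $x\ne s,k$, let $[x]x=skk$; let $[x]P=kP$ if $x$ does not occur in $P$; and otherwise let $[x](PQ)=s([x]P)([x]Q)$. Put $P^\lambda=P[s:=\mathsf S,k:=\mathsf K]$.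

By induction, $([x]P)^\lambda\twoheadrightarrow\lambda x.P^\lambda$. Indeed $\mathsf{SKK}\twoheadrightarrow\lambda z.\mathsf Kz(\mathsf Kz)\twoheadrightarrow\lambda z.z$, and $\mathsf KP^\lambda\to\lambda y.P^\lambda$ with $y$ fresh. In the third case let $P'=([x]P)^\lambda\twoheadrightarrow\lambda x.P^\lambda$ and $Q'=([x]Q)^\lambda\twoheadrightarrow\lambda x.Q^\lambda$; then $\mathsf SP'Q'\twoheadrightarrow\lambda z.P'z(Q'z)\twoheadrightarrow\lambda z.(P^\lambda Q^\lambda)[x:=z]$.

Put $x_{CL}=x$, $(PQ)_{CL}=P_{CL}Q_{CL}$, $(\lambda x.P)_{CL}=[x]P_{CL}$. By induction $(N_{CL})^\lambda\twoheadrightarrow N$; in the abstraction case $([x]P_{CL})^\lambda\twoheadrightarrow\lambda x.(P_{CL})^\lambda\twoheadrightarrow\lambda x.P$. For closed $N$ the term $N_{CL}$ is an applicative combination of $s$ and $k$ alone; it contains no abstraction, so it is normal. Take $Q_N=\lambda sk.N_{CL}$. ∎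

For example, $\mathsf I_{CL}=skk$ and $Q_{\mathsf I}=\lambda sk.skk$.

Kleene's enumeration theorem (Barendregt, *The Lambda Calculus*, 8.1.6) says: there is a closed $F_0$ such that every closed $Q$ satisfies $F_0\ulcorner m\urcorner=_\beta Q$ for some $m$, where $\ulcorner m\urcorner$ is the $m$-th standard numeral. Let $\mathrm{Succ}$ be a closed successor for these numerals, and let $F:=\lambda x.F_0(x\,\mathrm{Succ}\,\ulcorner0\urcorner)$. Then $F\mathsf c_m=_\beta F_0\ulcorner m\urcorner$. So for every closed $Q$ there is $m$ with $F\mathsf c_m=_\beta Q$, and if $Q$ is normal, then $F\mathsf c_m\twoheadrightarrow Q$ by CR. By Lemma 1 choose a closed normal form $\mathsf E$ with $\mathsf E\mathsf S\mathsf K\twoheadrightarrow F$. Applying this with $Q=Q_N$ we get, for every closed $N$, a number $m$ with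
$$\mathsf E\mathsf S\mathsf K\,\mathsf c_m\,\mathsf S\mathsf K\twoheadrightarrow F\,\mathsf c_m\,\mathsf S\mathsf K\twoheadrightarrow Q_N\mathsf S\mathsf K\twoheadrightarrow N.\tag{1}$$

### A counter whose value stays in the context

Write $x^+:=\lambda fz.f(xfz)$, and let $x_0:=\mathsf c_0$, $x_{m+1}:=x_m^+$, so that $x_m\twoheadrightarrow\mathsf c_m$. The first thing to try is a loop with a counter. By a fixed-point combinator there is a closed $W$ with
$$W\,x\twoheadrightarrow\mathsf K\,(W\,x^+)\,(\mathsf{ESK}\,x\,\mathsf{SK}).$$
Dropping the second argument $m$ times, $W\mathsf c_0\twoheadrightarrow Wx_m\twoheadrightarrow\mathsf K(Wx_{m+1})(\mathsf{ESK}\,x_m\,\mathsf{SK})\twoheadrightarrow\mathsf K(Wx_{m+1})N$ for the $m$ of (1). So every $N$ appears, but in the context $\mathsf K(Wx_{m+1})[\,]$, which depends on $m$. The definition demands one context for all $N$. The loop has to keep its counter in order to reach $m$, and it has to lose it in order to be uniform. A loop that resets the counter at each turn would always stay at $0$.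

### Delays that collapse

The way out is to separate the two tasks. A term $A$ will *ignore* its counter and reset it to $\mathsf c_0$. A chain of $n$ delay links in front of $A$ will make the counter run up to $n$ before $A$ resets it. Each link can be reduced away, so the whole chain reduces to $A$. Each time $A$ acts, it also makes the next chain one link longer. Left to weak head reduction, the machine counts to ever larger $n$. At a moment of our choice we collapse all chains, and what is left is a copy of $A$, which ignores the counter.

Define
$$A:=\lambda x\,b\,e\,s\,k\,d.\;b\,\mathsf c_0\,(d\mathsf Kb)\,e\,s\,k\,d,\qquad D:=\lambda q\,a\,x\,b\,e\,s\,k\,d.\;q\,(a\,x^+\,b\,e\,s\,k\,d)\,(e\,s\,k\,x\,s\,k).$$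
Both are closed normal forms. That is why $\mathsf E,\mathsf S,\mathsf K,D$ are handed over as arguments for $e,s,k,d$, and why $D$ has a variable $q$ in the place meant for $\mathsf K$. This normality is used only for the recurrence. Let
$$\vec p:=\mathsf E,\mathsf S,\mathsf K,D;\qquad A_0:=A,\quad A_{n+1}:=D\mathsf KA_n;\qquad M:=A\,\mathsf c_0\,A\,\vec p.$$

**Step 1: the chains collapse.** The purpose is to show
$$A_n\twoheadrightarrow A.\tag{2}$$
Inductively,
$$A_{n+1}\twoheadrightarrow D\mathsf KA\twoheadrightarrow\lambda xbeskd.\,\mathsf K(A\,x^+beskd)(eskxsk)\twoheadrightarrow\lambda xbeskd.\,A\,x^+beskd\twoheadrightarrow\lambda xbeskd.\,b\,\mathsf c_0(d\mathsf Kb)eskd=A.$$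

**Step 2: the weak head run.** The purpose is to see the counting. For closed $x,b$,
$$A\,x\,b\,\vec p\twoheadrightarrow_{wh}b\,\mathsf c_0(D\mathsf Kb)\vec p,\qquad A_{n+1}\,x\,b\,\vec p\twoheadrightarrow_{wh}\mathsf K(A_nx^+b\vec p)(\mathsf{ESK}x\mathsf{SK})\twoheadrightarrow_{wh}A_nx^+b\vec p.\tag{3}$$
The first takes 6 steps (the six arguments of $A$), the second 8 steps (the eight arguments of $D$) and then 2. So $M=A_0\mathsf c_0A_0\vec p\twoheadrightarrow_{wh}A_0\mathsf c_0A_1\vec p\twoheadrightarrow_{wh}A_1\mathsf c_0A_2\vec p$, and in general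
$$A_nx_0A_{n+1}\vec p\twoheadrightarrow_{wh}A_0x_nA_{n+1}\vec p\twoheadrightarrow_{wh}A_{n+1}x_0A_{n+2}\vec p.$$
On the way, for each $m<n$, the run passes through $\mathsf K(A_{n-m-1}x_{m+1}A_{n+1}\vec p)(\mathsf{ESK}x_m\mathsf{SK})$.

**Step 3: forgetting.** The purpose is to remove the counter. For closed $y$, by (3) and (2),
$$A\,y\,A\,\vec p\twoheadrightarrow A\,\mathsf c_0(D\mathsf KA)\vec p\twoheadrightarrow A\,\mathsf c_0A\,\vec p=M.\tag{4}$$

**Step 4: generation.** Given closed $N$, take $m$ from (1) and $n=m+1$. Then
$$M\twoheadrightarrow\mathsf K(A_0x_{m+1}A_{m+2}\vec p)(\mathsf{ESK}x_m\mathsf{SK})\twoheadrightarrow\mathsf K(A\,x_{m+1}A\,\vec p)N\twoheadrightarrow\mathsf KMN,$$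
using Step 2, then (2) and (1) (with $x_m\twoheadrightarrow\mathsf c_m$), then (4). This refutes conjecture (ii).

### Recurrence of the generator

Let $M=M_0\to_{wh}M_1\to_{wh}\cdots$ be the weak head run and $R$ a reduct of $M$. We show $R\twoheadrightarrow M$ by induction on the size of $R$.

**Step 5: locating $R$ near the run.** As $R$ is closed, $R=H'X_1'\cdots X_r'$ with $H'$ an abstraction and $r\ge0$. Apply (Std) repeatedly along the spine: $M\twoheadrightarrow_{wh}Q_1X_r$ with $Q_1\twoheadrightarrow H'X_1'\cdots X_{r-1}'$ and $X_r\twoheadrightarrow X_r'$, then the same for $Q_1$, and so on; weak head steps of $Q_1$ are weak head steps of $Q_1X_r$. We get a $t$ with $M_t=HX_1\cdots X_r$, $H$ an abstraction, $H\twoheadrightarrow H'$ and $X_l\twoheadrightarrow X_l'$. By (3), $M_t$ is of one of two kinds.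

**Step 6: kind K.** Here $M_t=\mathsf KUY$ or $M_t=(\lambda v.U)Y$ with $v\notin FV(U)$, where $U$ is a later term of the run. Then $R=\mathsf KU'Y'$ or $R=(\lambda v.U')Y'$ with $U\twoheadrightarrow U'$, and $R\twoheadrightarrow U'$. The term $U'$ is a reduct of $M$ and a proper subterm of $R$, so $U'\twoheadrightarrow M$ by induction.

**Step 7: kind N.** Here $M_t$ is reached from some $D\mathsf KA_nx_mA_j\vec p$ or $A_0x_mA_j\vec p$ by letting the head abstraction consume some, but not all, of its arguments (8 for $D$, 6 for $A$). We shall see that $H,X_1,\dots,X_r$ all have normal forms. By CR, $H'$ then reduces to the normal form of $H$, and $X_l'$ to that of $X_l$. So $R$ reduces to the term obtained from $M_t$ by normalizing these components, and it suffices to reduce that term to $M$. The arguments not yet consumed are among $\mathsf K,A_n,x_m,A_j,\mathsf E,\mathsf S,\mathsf K,D$ and have the normal forms $\mathsf K,A,\mathsf c_m,A,\mathsf E,\mathsf S,\mathsf K,D$. For the head we go through the cases.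

* $D$, 0 consumed: $D\mathsf KA\,\mathsf c_mA\vec p\twoheadrightarrow A\,\mathsf c_mA\vec p\twoheadrightarrow M$ by (2) and (4).
* $D$, 1 consumed: the head $\lambda axbeskd.\mathsf K(ax^+beskd)(eskxsk)$ has normal form $\lambda axbeskd.\,a\,x^+beskd$, and $(\lambda axbeskd.\,a\,x^+beskd)A\,\mathsf c_mA\vec p\twoheadrightarrow A\,\mathsf c_m^+A\vec p\twoheadrightarrow M$ by (4).
* $D$, 2 consumed, or $A$, 0 consumed: the head is a reduct of $A_{n+1}$, or is $A$; by (2) and CR it has normal form $A$, and $A\,\mathsf c_mA\vec p\twoheadrightarrow M$.
* $D$, 3 consumed, or $A$, 1 consumed: the head is convertible to $A\,x_m$, so it has normal form $\lambda beskd.\,b\,\mathsf c_0(d\mathsf Kb)eskd$. Applied to $A\vec p$ this reduces to $A\,\mathsf c_0(D\mathsf KA)\vec p\twoheadrightarrow M$.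
* $D$, 4 consumed, or $A$, 2 consumed: the head is convertible to $A\,x_mA$, hence to $\lambda eskd.\,A\,\mathsf c_0(d\mathsf KA)eskd$, with normal form $\lambda eskd.\,d\mathsf KA\,\mathsf c_0(d\mathsf K(d\mathsf KA))eskd$. Applied to $\vec p$ this reduces to $D\mathsf KA\,\mathsf c_0(D\mathsf K(D\mathsf KA))\vec p\twoheadrightarrow A\,\mathsf c_0A\vec p=M$ by (2).
* $D$, 5–7 consumed, or $A$, 3–5 consumed: the head has the normal form of the previous case, with one, two or three of $e,s,k$ (in this order) replaced by the normal forms $\mathsf E,\mathsf S,\mathsf K$ and no longer abstracted. It is still normal, since $d$ stays at the head. Applied to the remaining arguments it reduces to the same $D\mathsf KA\,\mathsf c_0(D\mathsf K(D\mathsf KA))\vec p\twoheadrightarrow M$.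

So $R\twoheadrightarrow M$ in all cases. Theorem 1 is proved. ∎

## Test terms that run their argument, and Theorem 3 from Theorem 2

In $\mathsf KMN$ nobody ever looks at $N$; this is why $N$ can be arbitrary. Now consider $(\lambda v.\,v\mathsf IPv)\mathsf c_i$. Here the argument is used twice: once as a function, in $v\mathsf IP$, where $\mathsf c_i$ steps out of the way by $\mathsf c_i\mathsf IP\twoheadrightarrow P$, and once as a passive argument. The proof of Theorem 2 needs both uses.

Before that, here is how Theorem 3 follows. The following consequence of (Std) is used twice: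
$$\text{if }M\twoheadrightarrow(\lambda v.v\mathsf IPv)\mathsf c_i,\text{ then }M\twoheadrightarrow_{wh}(\lambda v.V)C\text{ with }V\twoheadrightarrow v\mathsf IPv,\ C\twoheadrightarrow\mathsf c_i.\tag{5}$$
Indeed (Std) gives $M\twoheadrightarrow_{wh}QC$ with $Q\twoheadrightarrow\lambda v.v\mathsf IPv$ and $C\twoheadrightarrow\mathsf c_i$. Again by (Std), $Q\twoheadrightarrow_{wh}\lambda v.V$ with $V\twoheadrightarrow v\mathsf IPv$.

**Proof of Theorem 3 from Theorem 2.** Let $M\in\Lambda^o$ and $P:=\lambda x.M$, so $N_i=(\lambda v.v\mathsf IPv)\mathsf c_i$. Then $N_i\to\mathsf c_i\mathsf IP\mathsf c_i\twoheadrightarrow P\mathsf c_i\to M$. Let $J$ be the set of $i$ with $N_i$ recurrent. For $i\in J$, $N_i\twoheadrightarrow M$ implies $M\twoheadrightarrow N_i$. If $J=\emptyset$ we are done. Otherwise fix one $i\in J$. By (5), $M\twoheadrightarrow_{wh}(\lambda v.V)C$, and one more weak head step leads to $M':=V[v:=C]\twoheadrightarrow\mathsf c_i\mathsf IP\mathsf c_i\twoheadrightarrow M$. So $M$ weak-head reduces in $p\ge1$ steps to $M'$ with $M'\twoheadrightarrow M$. By Theorem 2, $M\twoheadrightarrow N_i$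 holds for only finitely many $i$, so $J$ is finite.

Every $N_i$ is closed and $=_\beta M$, so the $\beta$-class of $M$ contains non-recurrent closed terms, and $M$ is not hyper-recurrent. ∎

Everything now rests on Theorem 2. Its hypothesis says that $M$ comes back to itself after at least one weak head step. We shall turn this into the statement that the run of $M$ simulates itself with a delay: whatever happens late in the run mirrors something that happened earlier. If $M\twoheadrightarrow(\lambda v.v\mathsf IPv)\mathsf c_i$, then at some point of the run a term computing $\mathsf c_i$ is substituted for a variable. We trace this numeral back through the mirror, again and again, to the beginning of the run, where only finitely many numerals are available.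

## A machine for the weak head run

From here to the end, fix $M=M_0\to_{wh}M_1\to_{wh}\cdots$, the weak head run, with $p\ge1$ and $M_p\twoheadrightarrow M_0$. Assume that all bound variables of $M_0$ are distinct. Let Sub be the finite set of subterm occurrences of $M_0$. For $B\in$ Sub, let $scope(B)$ be the set of variables bound by abstractions of $M_0$ above $B$. For each variable $x$ bound in $M_0$ take two fresh variables that are never bound: the *parameter* $\bar x$ and the *colored* variable $\hat x$. Colored variables enter only later. Put $\bar B:=B[x:=\bar x]_{x\in scope(B)}$; its free variables are parameters.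

**Definition.** A *value* is a parameter or a closure $(B,\rho)$, with $B\in$ Sub (its *code*) and $\rho$ mapping $scope(B)$ to values (finite nesting). A *configuration* is $d\,|\,\alpha_1\cdots\alpha_n$ with $d$ a value, the *head*, and a stack of closures $\alpha_l$. The transitions are:

1. $(BC,\rho)\,|\,s\to(B,\rho)\,|\,(C,\rho)\,s$;
2. $(\lambda x.B,\rho)\,|\,\alpha\,s\to(B,\rho[x:=\alpha])\,|\,s$;
3. $(x,\rho)\,|\,s\to\rho(x)\,|\,s$.

The *readback* is $[\![\bar x]\!]=\bar x$, $[\![(B,\rho)]\!]=B[x:=[\![\rho(x)]\!]]_{x\in scope(B)}$, and $[\![d|\alpha_1\cdots\alpha_n]\!]=[\![d]\!][\![\alpha_1]\!]\cdots[\![\alpha_n]\!]$.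

Readbacks have only parameters free, so nothing is captured. The machine is deterministic. Types 1 and 3 preserve the readback and strictly decrease the size of the head, where parameters have size $1$ and $(B,\rho)$ has size $|B|+\sum_x\mathrm{size}\,\rho(x)$; so they cannot go on forever. Type 2 performs exactly one weak head step on readbacks. The machine stops only at $\bar x\,|\,s$ or $(\lambda x.B,\rho)\,|\,\emptyset$, whose readbacks are whnfs. Hence, started at $\tau$, the machine passes, for every term $Q$ of the weak head run of $[\![\tau]\!]$, through a configuration with readback $Q$.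

For a map $\sigma$ from parameters to closures, let $\tau[\sigma]$ be the result of replacing parameters in values, and let $\tau\cdot s$ append $s$ at the end of the stack. Two facts are immediate. First, *stability*: if $\tau\to\tau'$, then $\tau[\sigma]\cdot s\to\tau'[\sigma]\cdot s$ by a transition of the same type, because a transition requires a closure at the head, and the code of that closure is not changed by $\sigma$. Second, $[\![d[\sigma]]\!]=[\![d]\!][\bar x:=[\![\sigma(\bar x)]\!]]$.

Let $\kappa_0=(M_0,\emptyset)|\emptyset\to\kappa_1\to\cdots$ be the run of $M_0$, and let $\nu(h)$ be the number of type-2 steps before $\kappa_h$; so $[\![\kappa_h]\!]=M_{\nu(h)}$. Fix $g$ with $\nu(g)=p$, so $[\![\kappa_g]\!]=M_p$. This run contains no parameters. All closures in its stacks and environments have the form $(C,\rho)$ with $C$ an *argument occurrence* (the right part of an application), since closures enter stacks only by type 1, and environments only from stacks.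

**Example.** Let $M_0=(\lambda x.x_1x_2)(\lambda y.y_1y_2)$, where the subscripts only tell occurrences apart; this is $\Omega$. With $\alpha=(\lambda y.y_1y_2,\emptyset)$ and $\beta=(x_2,[x:=\alpha])$ the run is
$$\kappa_0=(M_0,\emptyset)|\emptyset,\quad\kappa_1=(\lambda x.x_1x_2,\emptyset)|\alpha,\quad\kappa_2=(x_1x_2,[x:=\alpha])|\emptyset,$$
$$\kappa_3=(x_1,[x:=\alpha])|\beta,\quad\kappa_4=(\lambda y.y_1y_2,\emptyset)|\beta,\quad\kappa_5=(y_1y_2,[y:=\beta])|\emptyset,\ \dots$$
All readbacks are $\Omega$. Here $p=1$ works, with $g=2$.

## Templates: the return to $M_0$, subterm by subterm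

The configuration $\kappa_g$ reads back to $M_p$, which reduces to $M_0$. We now break this reduction up along the subterms of $M_0$. By top-down recursion we define, for each $B\in$ Sub, configurations $a(B)\to^*e(B)$ with parameters among $\{\bar x:x\in scope(B)\}$ such that $[\![a(B)]\!]\twoheadrightarrow\bar B$ and $[\![e(B)]\!]\twoheadrightarrow\bar B$. The idea is that $e(B)$ shows the same outermost constructor as $B$. Note that running the machine creates no new parameters.

Start with $a(M_0):=\kappa_g$. Given $a(B)$, apply (Std) to $[\![a(B)]\!]\twoheadrightarrow\bar B$.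

* *$B=x$.* The run from $a(B)$ reaches a configuration with readback $\bar x$. Its stack is empty, and its head is $\bar x$ or a closure with variable code. After type-3 steps we reach $e(B):=\bar x\,|\,\emptyset$.
* *$B=\lambda x.C$.* The run reaches a configuration whose readback is an abstraction with body reducing to the body of $\bar B$. Its stack is empty, and its head is a closure whose code is a variable or an abstraction. After type-3 steps we reach $e(B):=(\lambda z.C',\rho)\,|\,\emptyset$ with the same readback. Put $a(C):=(C',\rho[z:=\bar x])\,|\,\emptyset$. Its readback is the body with $\bar x$ put for the bound variable, so it reduces to $\bar C$. Its parameters belong to $scope(C)=scope(B)\cup\{x\}$, and $\bar x$ does not occur in $\rho$.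
* *$B=C_1C_2$.* The run reaches a configuration with readback $Q_1Q_2$, where $Q_l\twoheadrightarrow\bar C_l$. If its stack is empty, its head is a closure whose code is a variable or an application, and type-3 steps followed by one type-1 step make the stack non-empty with the same readback. So we reach $e(B):=d\,|\,\alpha_1\cdots\alpha_m$ with $m\ge1$ and readback $Q_1Q_2$; thus $Q_2=[\![\alpha_m]\!]$. Put $a(C_1):=d\,|\,\alpha_1\cdots\alpha_{m-1}$ and $a(C_2):=\alpha_m\,|\,\emptyset$.

Let $\mathcal T$ be the finite set of all configurations on the finite runs $a(B)\to^*e(B)$, $B\in$ Sub. If $\tau$ is on the run of $B$, then its parameters are among $\{\bar x:x\in scope(B)\}$ and $[\![\tau]\!]\twoheadrightarrow[\![e(B)]\!]\twoheadrightarrow\bar B$.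

**Example, continued.** For $\Omega$: $a(M_0)=\kappa_2\to\kappa_3=e(M_0)$. So $a(\lambda x.x_1x_2)=(x_1,[x:=\alpha])|\emptyset\to\alpha|\emptyset=e(\lambda x.x_1x_2)$, and $a(\lambda y.y_1y_2)=\beta|\emptyset\to\alpha|\emptyset=e(\lambda y.y_1y_2)$. Next, $a(x_1x_2)=(y_1y_2,[y:=\bar x])|\emptyset\to(y_1,[y:=\bar x])|(y_2,[y:=\bar x])=e(x_1x_2)$, and $a(x_1)=(y_1,[y:=\bar x])|\emptyset\to\bar x|\emptyset=e(x_1)$.

## The run simulates itself with a delay

**Step 1: the lift.** We translate the run into its later copy. For a parameter-free closure $(C,\rho)$ in which $C$ and, hereditarily, all codes in $\rho$ are argument occurrences, $a(C)=\alpha|\emptyset$ for a closure $\alpha$. Put $up(C,\rho):=\alpha[\bar x:=up(\rho(x))]$, by recursion on nesting. For a stack $s$, $up(s)$ is taken elementwise. For $\kappa=(B,\rho)|s$ in the run put $up(\kappa):=a(B)[\bar x:=up(\rho(x))]\cdot up(s)$. The lift reduces to the original: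
$$[\![up(C,\rho)]\!]\twoheadrightarrow[\![(C,\rho)]\!].\tag{6}$$
By induction on nesting, $[\![up(C,\rho)]\!]=[\![a(C)]\!][\bar x:=[\![up(\rho(x))]\!]]\twoheadrightarrow\bar C[\bar x:=[\![up(\rho(x))]\!]]\twoheadrightarrow\bar C[\bar x:=[\![\rho(x)]\!]]=[\![(C,\rho)]\!]$.

**Step 2: one step of the run becomes several.** Let $\kappa_h=(B,\rho)|s\to\kappa_{h+1}$, let $\sigma(\bar x)=up(\rho(x))$, and let $n_h$ be the length of the run $a(B)\to^*e(B)$. By stability $up(\kappa_h)\to^{n_h}e(B)[\sigma]\cdot up(s)$. We compare this with $up(\kappa_{h+1})$.

* *Type 1*, $B=C_1C_2$, $e(B)=d|\alpha_1\cdots\alpha_m$. Since $up(C_2,\rho)=\alpha_m[\sigma]$, we have $e(B)[\sigma]\cdot up(s)=a(C_1)[\sigma]\cdot(up(C_2,\rho)\,up(s))=up(\kappa_{h+1})$.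
* *Type 3*, $B=x$. Here $e(B)[\sigma]\cdot up(s)=up(\rho(x))\,|\,up(s)$. As $\rho(x)=(C,\rho_0)$ with $C$ an argument occurrence, $up(\kappa_{h+1})=up(\rho(x)|s)=a(C)[\bar y:=up(\rho_0(y))]\cdot up(s)=up(\rho(x))\,|\,up(s)$, the same.
* *Type 2*, $B=\lambda x.C$, $s=\alpha s_0$, $e(B)=(\lambda z.C',\rho_1)|\emptyset$. One further type-2 step leads from $e(B)[\sigma]\cdot up(s)$ to $(C',\rho_1[\sigma][z:=up(\alpha)])\,|\,up(s_0)$. Since $a(C)=(C',\rho_1[z:=\bar x])|\emptyset$ and $\bar x$ does not occur in $\rho_1$, this is $a(C)[\sigma,\bar x:=up(\alpha)]\cdot up(s_0)=up(\kappa_{h+1})$.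

**Step 3: the delay.** As $up(\kappa_0)=\kappa_g$, determinism gives $up(\kappa_h)=\kappa_{\theta(h)}$ with $\theta(0)=g$ and $\theta(h+1)=\theta(h)+n_h+\varepsilon_h$, where $\varepsilon_h=1$ if the step from $\kappa_h$ is of type 2 and $0$ otherwise. So $\theta$ is nondecreasing. Since $\nu(\theta(0))=p=\nu(0)+p$, $\nu(h+1)=\nu(h)+\varepsilon_h$ and $\nu(\theta(h+1))\ge\nu(\theta(h))+\varepsilon_h$,
$$\nu(\theta(h))\ge\nu(h)+p.\tag{7}$$
The run is infinite: if it ended at $\kappa_H$, then $\theta(H)\le H$, so $\nu(\theta(H))\le\nu(H)$, but (7) gives $\nu(\theta(H))\ge\nu(H)+p>\nu(H)$. So $\nu(h)\to\infty$, because types 1 and 3 cannot go on forever, and by (7) $\theta(h)\to\infty$.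

**Example, continued.** For $\Omega$ we have $up(\alpha)=\beta$. Then $up(\kappa_1)=(x_1,[x:=\alpha])|\beta=\kappa_3$ and $\theta(1)=2+1+0=3$. Next, $up(\kappa_2)=(y_1y_2,[y:=\beta])|\emptyset=\kappa_5$ and $\theta(2)=3+1+1=5$. Also $\nu(\theta(2))=\nu(5)=2=\nu(2)+p$.

**Step 4: the View.** We record how a late configuration mirrors an earlier one. Let $j\ge g$ and let $h$ be the largest index with $\theta(h)\le j$; it exists since $\theta(0)=g$ and $\theta\to\infty$, and $j<\theta(h+1)$. Write $\kappa_h=(B',\rho')|s'$ and $\sigma(\bar z)=up(\rho'(z))$. Then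
$$\kappa_j=\tau[\sigma]\cdot up(s'),$$
where $\tau\in\mathcal T$ is the configuration with number $j-\theta(h)\le n_h$ on the run of $B'$. The head of $\tau$ is a closure. Indeed, if $j-\theta(h)<n_h$, then $\tau$ makes a transition; if $j-\theta(h)=n_h$, then $\varepsilon_h=1$, the step from $\kappa_h$ is of type 2, and $\tau=e(B')$ has a closure at its head. Finally $\nu(h)<\nu(h)+p\le\nu(\theta(h))\le\nu(j)$, so $h<j$.

## Boxes that open when applied

To trace the numeral we mark its copies. The mark has to disappear when the copy is used as a function and to stay when it is only passed around. Extend $\lambda$-terms by a unary symbol $\Box$ and the rule $(\Box X)Y\to XY$; write $\beta\Box$ for the union with $\beta$. For example, $(\Box\mathsf I)y\to\mathsf Iy\to y$, whereas $y(\Box z)$ is normal.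

**Step 1: confluence.** Let $\Rightarrow$ be parallel reduction, given by the congruence rules for variables, abstraction, application and $\Box$ and, if $A\Rightarrow A'$ and $B\Rightarrow B'$, also $(\lambda x.A)B\Rightarrow A'[x:=B']$ and $(\Box A)B\Rightarrow A'B'$. As usual $\Rightarrow$ is closed under parallel substitution. Let $x^*=x$, $(\lambda x.A)^*=\lambda x.A^*$, $(\Box A)^*=\Box A^*$, $((\lambda x.A)B)^*=A^*[x:=B^*]$, $((\Box A)B)^*=A^*B^*$, and $(AB)^*=A^*B^*$ otherwise. By induction, $X\Rightarrow Y$ implies $Y\Rightarrow X^*$. The cases without $\Box$ are the textbook ones: for $X=(\lambda x.A)B$, either $Y=(\lambda x.A')B'$ and one contracts, or $Y=A'[x:=B']$ and one uses closure under substitution; the congruence cases are immediate. The only new case is $X=(\Box A)B$. Then $Y=(\Box A')B'$ or $Y=A'B'$ with $A\Rightarrow A'$, $B\Rightarrow B'$; by induction $A'\Rightarrow A^*$ and $B'\Rightarrow B^*$, and both forms of $Y$ satisfy $Y\Rightarrow A^*B^*$. So $\Rightarrow$ has the diamond property. It lies between $\to_{\beta\Box}$ and $\twoheadrightarrow_{\beta\Box}$, so $\beta\Box$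 is confluent.

Reduction never creates boxes in a box-free term, and $=_{\beta\Box}$ is closed under substitution and contexts.

**Step 2: lifting.** We need to carry marks along a reduction of unmarked terms. Let $|\cdot|$ erase all $\Box$ and replace each $\hat x$ by $\bar x$. If $|Q^\sharp|=Q\twoheadrightarrow_\beta R$, there is $R^\sharp$ with $Q^\sharp\twoheadrightarrow_{\beta\Box}R^\sharp$ and $|R^\sharp|=R$. It suffices to treat one step. A redex of $Q$ stems from a subterm $(\Box\cdots\Box\lambda x.A)B$ of $Q^\sharp$. First remove these boxes by the $\Box$-rule, then contract the $\beta$-redex. Since colored variables and parameters are never bound, $|A[x:=B]|=|A|[x:=|B|]$.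

**Step 3: a box that survives.** The following is the reason for the last $v$ in $v\mathsf IPv$:
$$\text{if }S=_{\beta\Box}\hat xF_1\cdots F_r(\Box w),\text{ then }S\text{ contains a box.}\tag{8}$$
By confluence $S$ has a common reduct with the right side. Every reduct of the right side has the form $\hat xF_1'\cdots F_r'(\Box w')$, so it contains a box. But a box-free $S$ has only box-free reducts.

## Numerals that depend on a variable

Suppose a term $w$ computes $\mathsf c_i$ once closed terms are put for its variables. Either $w$ knows $i$ already by itself, or it has to ask one of its variables. The next lemma makes this precise. The first use of $v$ in $v\mathsf IPv$ serves to detect the second case.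

**Lemma 2.** Let $w$ be a box-free term with only colored free variables, $\gamma$ a substitution of closed box-free terms for them, and $w\gamma=_\beta\mathsf c_i$. Then either $wfz=_\beta f^iz$ ($f,z$ fresh), or for every closed $P$: $w\mathsf IP=_\beta\hat xF_1\cdots F_r$ for some colored $\hat x$ and some $F_1,\dots,F_r$.

For example, $w=\mathsf c_i$ falls under the first alternative. The term $w=\lambda fz.f(\hat xfz)$ with $\gamma(\hat x)=\mathsf c_{i-1}$, $i\ge1$, falls under the second: $w\mathsf IP\twoheadrightarrow\mathsf I(\hat x\mathsf IP)\to\hat x\mathsf IP$.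

**Proof.** We first show a claim: *if $Q$ is box-free with only colored variables, $f$ and $z$ free, and $Q\gamma=_\beta f^mz$, then $Q=_\beta f^mz$ or $Q=_\beta f^k(\hat x\vec F)$ for some $k\le m$, some colored $\hat x$ and some $\vec F$.* The proof is by induction on $m$.

As $f^mz$ is normal, $Q\gamma\twoheadrightarrow f^mz$ by CR. If $m=0$, (Std) gives $Q\gamma\twoheadrightarrow_{wh}z$. If $m>0$, (Std) gives $Q\gamma\twoheadrightarrow_{wh}Q_1Q_2$ with $Q_1\twoheadrightarrow f$ and $Q_2\twoheadrightarrow f^{m-1}z$, and again $Q_1\twoheadrightarrow_{wh}f$, so $Q\gamma\twoheadrightarrow_{wh}fQ_2$. Hence the weak head run of $Q\gamma$ is finite and its last term is $z$ or $fQ_2$, respectively. Weak head steps of $Q$ are, after applying $\gamma$, weak head steps of $Q\gamma$. So the weak head run of $Q$ is finite too; let $Q^\circ$ be its last term, a whnf. The term $Q^\circ\gamma$ lies on the run of $Q\gamma$.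

If $Q^\circ$ were an abstraction, so would be $Q^\circ\gamma$; it would be a whnf, hence the last term of the run of $Q\gamma$, which is not an abstraction. So $Q^\circ=h\vec F$ with $h$ a variable. If $h$ is colored, we have the second alternative with $k=0$. Otherwise $h\in\{f,z\}$, and $Q^\circ\gamma=h(\vec F\gamma)$ is a whnf, hence the last term. If $m=0$, it is $z$, so $Q^\circ=z$ and $Q=_\beta z$. If $m>0$, it is $fQ_2$, so $Q^\circ=fF$ with $F\gamma=Q_2=_\beta f^{m-1}z$. By induction $F=_\beta f^{m-1}z$ or $F=_\beta f^{k}(\hat x\vec F')$ with $k\le m-1$, and $Q=_\beta fF$ gives the claim for $Q$.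

Now apply the claim to $wfz$ with $m=i$; indeed $(wfz)\gamma=(w\gamma)fz=_\beta\mathsf c_ifz=_\beta f^iz$. In the first case we have the first alternative of the lemma. In the second case $wfz=_\beta f^k(\hat x\vec F)$; substitute $f:=\mathsf I$, $z:=P$ to get $w\mathsf IP=_\beta\mathsf I(\cdots(\mathsf I(\hat x\vec F'))\cdots)=_\beta\hat x\vec F'$. ∎

## Stages and their descent: Theorem 2

**Step 1: the exceptional set.** We collect the numerals that are available in the templates or early in the run.

Let $E_1$ be the set of all $i$ such that $Lfz=_\beta f^iz$ ($f,z$ fresh) for some subterm $L$ of some $[\![\tau]\!]$, $\tau\in\mathcal T$, all of whose free variables are parameters.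

Let $E_2$ be the set of all $i$ such that, for some $j<g$ with $\kappa_j=(B,\rho)|s$ and some subterm $L$ of $\bar B$ all of whose free variables are parameters, $L[\bar x:=[\![\rho(x)]\!]]=_\beta\mathsf c_i$.

Both sets are finite: there are finitely many pairs to consider, and each gives at most one $i$, since the $f^iz$, and likewise the $\mathsf c_i$, are distinct normal forms. Put $E:=E_1\cup E_2$; it does not depend on any $P$. Suppose for contradiction that $M\twoheadrightarrow(\lambda v.v\mathsf IPv)\mathsf c_i$ with $i\notin E$ and $P$ closed. Fix these $i$ and $P$.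

**Step 2: what we trace.** In a stage, the code $B$ of the current configuration carries marks on the subterms that compute our numeral, and $w$ is a common value of the marked subterms.

**Definition.** A *stage at $j$*, where $\kappa_j=(B,\rho)|s$, is a pair $(B^\sharp,w)$ such that $|B^\sharp|=\bar B$, $w$ is box-free with free variables among $\{\hat x:x\in scope(B)\}$, and

* (S1) $B^\sharp[\bar x:=[\![\rho(x)]\!]]\,[\![s]\!]=_{\beta\Box}w\,\mathsf I\,P\,(\Box w)$, where $X[\![s]\!]$ means $X$ applied to the readbacks of the elements of $s$;
* (S2) $w[\hat x:=[\![\rho(x)]\!]]=_\beta\mathsf c_i$;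
* (S3) every box in $B^\sharp$ is $\Box L$ with $L$ box-free, all free variables of $L$ colored, and $L=_\beta w$;
* (S4) $wfz\ne_\beta f^iz$ ($f,z$ fresh).

The terms $[\![\rho(x)]\!]$ and $[\![s]\!]$ are closed and box-free, since the run has no parameters. Condition (S4) says that $w$ does not know the numeral by itself.

**Step 3: at any stage $B^\sharp$ contains a box.** This guarantees that the marks are never lost. By (S2), (S4) and Lemma 2, $w\mathsf IP=_\beta\hat x\vec F$, so the right side of (S1) is $=_{\beta\Box}\hat x\vec F(\Box w)$. By (8) the left side of (S1) contains a box, and only $B^\sharp$ can contain it.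

**Step 4: a stage exists.** By (5), $M\twoheadrightarrow_{wh}(\lambda v.V)C$ with $V\twoheadrightarrow v\mathsf IPv$ and $C\twoheadrightarrow\mathsf c_i$. The machine passes a configuration with this readback and, the run being infinite, after type-1 and type-3 steps comes to a type-2 step from some $(\lambda x.B,\rho_0)|\alpha\,s_1$ with the same readback. As the head reads back to an abstraction, $s_1=\emptyset$, $[\![(\lambda x.B,\rho_0)]\!]=\lambda v.V$ and $[\![\alpha]\!]=C$. Let $\kappa_j=(B,\rho_0[x:=\alpha])|\emptyset$ be the next configuration, $B^\sharp:=\bar B[\bar x:=\Box\hat x]$ and $w:=\hat x$. Clearly $|B^\sharp|=\bar B$. We check the conditions.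

* (S1): the left side is $B$ with $[\![\rho_0(y)]\!]$ put for each $y\in scope(\lambda x.B)$ and $\Box\hat x$ for $x$, that is, $V[v:=\Box\hat x]$. It reduces to $(\Box\hat x)\mathsf IP(\Box\hat x)\to\hat x\mathsf IP(\Box\hat x)$, which is $w\mathsf IP(\Box w)$. Here the box in function position opens, and the passive one stays.
* (S2): $w[\hat x:=[\![\alpha]\!]]=C=_\beta\mathsf c_i$.
* (S3): every box is $\Box\hat x$.
* (S4): $\hat xfz$ and $f^iz$ are distinct normal forms.

**Step 5: no stage exists at $j<g$.** Suppose there is one. By Step 3 there is a box $\Box L$ in $B^\sharp$. By (S3), $|L|$ is a subterm of $|B^\sharp|=\bar B$ with only parameters free, and by (S3) and (S2)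
$$|L|[\bar x:=[\![\rho(x)]\!]]=L[\hat x:=[\![\rho(x)]\!]]=_\beta w[\hat x:=[\![\rho(x)]\!]]=_\beta\mathsf c_i.$$
So $i\in E_2$, a contradiction.

**Step 6: the stage one mirror earlier.** We show that a stage $(B^\sharp,w)$ at $j\ge g$ yields a stage at some $h<j$. Take the View: $\kappa_h=(B',\rho')|s'$, $h<j$, and $\tau\in\mathcal T$ on the run of $B'$ with $\kappa_j=\tau[\sigma]\cdot up(s')$, $\sigma(\bar z)=up(\rho'(z))$. The head of $\tau$ is a closure, necessarily with code $B$:
$$\tau=(B,\rho_1)|\alpha_1\cdots\alpha_r,\qquad\rho(x)=\rho_1(x)[\sigma],\qquad s=\alpha_1[\sigma]\cdots\alpha_r[\sigma]\,up(s').$$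
Put $U_z:=[\![up(\rho'(z))]\!]$, a closed term, and $R_x:=[\![\rho_1(x)]\!]$, a term with free variables among $\bar z$, $z\in scope(B')$. Let $\hat R_x$ be $R_x$ with each $\bar z$ replaced by $\hat z$. Then $[\![\rho(x)]\!]=R_x[\bar z:=U_z]=\hat R_x[\hat z:=U_z]$. Define
$$\tau^\sharp:=B^\sharp[\bar x:=R_x,\ \hat x:=\hat R_x]_{x\in scope(B)}\,[\![\alpha_1]\!]\cdots[\![\alpha_r]\!],\qquad w':=w[\hat x:=\hat R_x].$$
The substitution is simultaneous, because $scope(B)$ and $scope(B')$ may share variables. In words: unmarked variables are replaced by unmarked template terms, and the variables on which the numeral depends are replaced by colored copies, so that the dependence is now on the variables of $B'$.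

Since $|\hat R_x|=R_x$ and $|B^\sharp|=\bar B$, we have $|\tau^\sharp|=\bar B[\bar x:=R_x][\![\alpha_1]\!]\cdots[\![\alpha_r]\!]=[\![\tau]\!]\twoheadrightarrow\bar B'$. By lifting, $\tau^\sharp\twoheadrightarrow_{\beta\Box}B'^\sharp$ with $|B'^\sharp|=\bar B'$. The term $w'$ is box-free with free variables among $\hat z$, $z\in scope(B')$. We claim that $(B'^\sharp,w')$ is a stage at $h$.

**Step 6, condition (S1).** Substitute $\hat x:=\hat R_x$ in (S1) for $j$. The right side becomes $w'\mathsf IP(\Box w')$. The left side becomes $B^\sharp[\bar x:=R_x[\bar z:=U_z],\,\hat x:=\hat R_x]\,[\![s]\!]$, since $[\![\rho(x)]\!]$ and $[\![s]\!]$ are closed. As $\hat R_x$ contains no parameters, all parameters of $B^\sharp$ are replaced, and $[\![\alpha_l[\sigma]]\!]=[\![\alpha_l]\!][\bar z:=U_z]$, this is $\tau^\sharp[\bar z:=U_z]\,[\![up(s')]\!]$. It reduces to $B'^\sharp[\bar z:=U_z]\,[\![up(s')]\!]$ and then, by (6), to $B'^\sharp[\bar z:=[\![\rho'(z)]\!]]\,[\![s']\!]$, which is the left side of (S1) for $h$.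

**Step 6, condition (S2).** By (6) and (S2) for $j$, $w'[\hat z:=[\![\rho'(z)]\!]]=_\beta w'[\hat z:=U_z]=w[\hat x:=[\![\rho(x)]\!]]=_\beta\mathsf c_i$.

**Step 6, condition (S3).** Say that $X$ has property $\Pi$ if every box in $X$ is $\Box L$ with $L$ box-free, all free variables of $L$ colored, and $L=_\beta w'$. The terms $R_x,\hat R_x,[\![\alpha_l]\!]$ are box-free, so the boxes of $\tau^\sharp$ are the terms $\Box(L[\hat x:=\hat R_x])$ with $\Box L$ in $B^\sharp$. From $L=_\beta w$ we get $L[\hat x:=\hat R_x]=_\beta w'$, so $\tau^\sharp$ has $\Pi$. It remains to see that a step $X\to_{\beta\Box}Y$ preserves $\Pi$.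

A step inside the body of a box is a $\beta$-step, as bodies are box-free; it replaces $\Box L$ by $\Box L'$ with $L\to_\beta L'$, which keeps $\Pi$. Consider now a step not inside any box. A $\Box$-step $(\Box L)Y_0\to LY_0$ deletes one box; $L$ is box-free, and the other boxes are unchanged. In a $\beta$-step $(\lambda u.X_0)Y_0\to X_0[u:=Y_0]$, the boxes of $X_0[u:=Y_0]$ are those of $Y_0$ (copied or erased) and the terms $(\Box L)[u:=Y_0]$ with $\Box L$ in $X_0$. Here $L$ does not contain $u$ free, since its free variables are colored and colored variables are never bound; so $(\Box L)[u:=Y_0]=\Box L$. The boxes outside the redex are unchanged. Thus $B'^\sharp$ has $\Pi$.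

**Step 6, condition (S4).** By Step 3, $B^\sharp$ contains a box $\Box L$. Then $L[\hat x:=\hat R_x]=_\beta w'$, and $L^\circ:=|L[\hat x:=\hat R_x]|$ is a subterm of $|\tau^\sharp|=[\![\tau]\!]$ with only parameters free. It arises from $L[\hat x:=\hat R_x]$ by the injective renaming $\hat z\mapsto\bar z$. If $w'fz=_\beta f^iz$, then $L[\hat x:=\hat R_x]fz=_\beta f^iz$, hence $L^\circ fz=_\beta f^iz$, so $i\in E_1$, a contradiction. So $(B'^\sharp,w')$ is a stage at $h<j$.

**Step 7: conclusion.** By Step 4 there is a stage. As long as its index is at least $g$, Step 6 gives a stage with a smaller index. So there is a stage at some $j<g$, which contradicts Step 5. Hence $M\not\twoheadrightarrow(\lambda v.v\mathsf IPv)\mathsf c_i$ for all $i\notin E$ and all closed $P$. Theorem 2 is proved, and with it Theorem 3: there are no hyper-recurrent terms. ∎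

**Remark.** The generator $M$ of Theorem 1 shows the two kinds of test terms side by side. It weak-head reduces in $p=6$ steps to $A\,\mathsf c_0(D\mathsf KA)\vec p$, which reduces to $M$ by (2), so Theorem 2 applies to it. Thus $M$ is recurrent and reduces to $(\lambda x.M)N$ for every closed $N$, yet all but finitely many of the terms $(\lambda v.\,v\,\mathsf I\,(\lambda x.M)\,v)\,\mathsf c_i$ in its $\beta$-class are not recurrent.
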